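# Extension of Hilbert-valued operators does not imply type 2

## 1. Type, cotype, unconditional bases, and the Maurey extension property

Scalars are real throughout, and $\mathbb N=\{1,2,\dots\}$. The letters $\varepsilon_1,\varepsilon_2,\dots$ denote independent random signs, each equal to $\pm1$ with probability $1/2$. The symbol $|\cdot|$ denotes Euclidean norms (and absolute values), and $c_{00}$ is the space of finitely supported real sequences with unit vectors $e_1,e_2,\dots$.

**Definition (type).** Let $1\le r\le 2$. A Banach space $X$ has type $r$ if there is $T<\infty$ such that for all $n$ and all $x_1,\dots,x_n\in X$,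
$$\Big(\mathbb E\Big\|\sum_{i=1}^n\varepsilon_ix_i\Big\|^2\Big)^{1/2}\le T\Big(\sum_{i=1}^n\|x_i\|^r\Big)^{1/r}.$$
For $r=2$ the smallest such $T$ is denoted $T_2(X)$.

Every space has type 1, by the triangle inequality. Type $r$ implies type $r'$ for $r'<r$, because the $\ell_{r'}$ norm dominates the $\ell_r$ norm. A Hilbert space has type 2 with constant 1: expanding the square gives $\mathbb E\|\sum\varepsilon_ix_i\|^2=\sum\|x_i\|^2$. For $1\le q<2$ the space $\ell_q$ does not have type $r$ for any $r>q$. Indeed, the unit vectors satisfy $\|\sum_{i\le n}\varepsilon_ie_i\|_q=n^{1/q}$ for every choice of signs, so $T\ge n^{1/q-1/r}$ for all $n$.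

**Definition (cotype 2).** $X$ has cotype 2 if there is $C<\infty$ such that always $\big(\sum\|x_i\|^2\big)^{1/2}\le C\big(\mathbb E\|\sum\varepsilon_ix_i\|^2\big)^{1/2}$.

The space $\ell_1$ has cotype 2. To see this, recall Khinchine's inequality with Szarek's constant, $\mathbb E|\sum\varepsilon_ia_i|\ge2^{-1/2}(\sum a_i^2)^{1/2}$. Apply it in each coordinate, and then the triangle inequality in $\ell_2$:
$$\mathbb E\Big\|\sum_i\varepsilon_ix_i\Big\|_1\ge2^{-1/2}\sum_j\Big(\sum_ix_{ij}^2\Big)^{1/2}\ge2^{-1/2}\Big(\sum_i\Big(\sum_j|x_{ij}|\Big)^2\Big)^{1/2}.$$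
The space $c_0$ does not have cotype 2, since $\|\sum_{i\le n}\varepsilon_ie_i\|=1$ while $(\sum_{i\le n}\|e_i\|^2)^{1/2}=\sqrt n$. Type and cotype 2 pass to subspaces and are preserved by isomorphisms.

**Definition (1-unconditional basis).** Let $N$ be a norm on $c_{00}$ with $N(\sum\pm a_je_j)=N(\sum a_je_j)$ for all choices of signs, and let $X$ be the completion of $(c_{00},N)$. We say that $(e_j)$ is a 1-unconditional basis of $X$; it is normalized if $N(e_j)=1$ for all $j$.

Averaging over signs shows that coordinate projections have norm at most 1. Since $c_{00}$ is dense, the partial sums of each $x\in X$ converge to $x$, so this is a basis in the usual sense. The unit vectors of $\ell_q$, $1\le q<\infty$, are an example.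

**Definition (Maurey Extension Property).** $X$ has the Maurey Extension Property (M.E.P.) if there is a constant $K>0$ such that for every closed linear subspace $S\subset X$ and every bounded operator $U:S\to H$ into a Hilbert space $H$ there is an extension $\bar U:X\to H$ of $U$ with $\|\bar U\|\le K\|U\|$.

A Hilbert space has M.E.P. with $K=1$: put $\bar U=UP$, where $P$ is the orthogonal projection onto $S$. M.E.P. passes to subspaces with the same constant (extend to $X$, then restrict).

Maurey's theorem says that a type 2 space has M.E.P. with $K=T_2(X)$. We ask for the converse: **if a Banach space has M.E.P., must it have type 2?** The answer is no. We shall prove the following two statements, which together locate the boundary.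

> **Theorem A.** There is a Banach space $X$ with a normalized 1-unconditional basis and cotype 2 such that every bounded $U:S\to H$ ($S\subset X$ a closed subspace, $H$ a Hilbert space) extends to $\bar U:X\to H$ with $\|\bar U\|\le10\|U\|$, but $X$ is not of type 2.

> **Theorem B.** If $X$ has M.E.P., then $X$ has type $p$ for every $p<2$. (By Theorem A, $p=2$ cannot be included.)

## 2. Operators of small rank, the spaces $\ell_p^n$, and Theorem B

We start with the smallest cases. If $U$ has rank one, $Us=\varphi(s)h$ with $\|h\|=1$, then the Hahn–Banach theorem extends $\varphi$, hence $U$, without increasing the norm. If $U$ has rank $d$, write $Us=\sum_{a\le d}\varphi_a(s)h_a$ with $(h_a)$ orthonormal. Each $\|\varphi_a\|\le\|U\|$. Extending each $\varphi_a$ by Hahn–Banach gives $\|\bar Ux\|^2=\sum_a\bar\varphi_a(x)^2\le d\|U\|^2\|x\|^2$, so $\|\bar U\|\le\sqrt d\,\|U\|$. Thus any obstruction to M.E.P. must use operators of large rank.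

Next, the standard spaces without type 2, namely $\ell_p$ with $p<2$. Here extension fails, and the failure can be detected by a trace. This computation is the core of Theorem B.

**Proof of Theorem B.** Let $X$ have M.E.P. with constant $K$. A finite-dimensional space is isomorphic to a Euclidean space and has type 2, so assume $\dim X=\infty$. Let $p=\sup\{r\in[1,2]:X\text{ has type }r\}$ and suppose that $p<2$.

**Step 1: pass to $\ell_p^n$.** By the Maurey–Pisier theorem (Studia Math. 58, 1976), $X$ contains 2-isomorphic copies of $\ell_p^n$ for all $n$: there are $J:\ell_p^n\to F\subset X$ onto $F$ with $\|J\|\|J^{-1}\|\le2$. Given $U:S\to H$ with $S\subset\ell_p^n$, extend $UJ^{-1}:J(S)\to H$ to $F$ with constant $K$ and compose with $J$. The result extends $U$ with norm at most $K\|J\|\|J^{-1}\|\|U\|\le2K\|U\|$. So all $\ell_p^n$ have M.E.P. with the same constant $K'=2K$.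

**Step 2: choose an operator that is hard to extend.** By Kashin's theorem (1977) there are an absolute $c>0$ and subspaces $S\subset\mathbb R^n$ with $\dim S\ge n/2$ and $\|x\|_1\ge c\sqrt n\,|x|$ for $x\in S$. By Hölder, $\|x\|_1\le n^{1-1/p}\|x\|_p$, so on $S$
$$\|x\|_p\ge n^{1/p-1}\|x\|_1\ge\rho|x|,\qquad\rho=c\,n^{1/p-1/2}.$$
Hence $U:(S,\|\cdot\|_p)\to(S,|\cdot|)$, $Ux=\rho x$, has $\|U\|\le1$. Let $\bar U:\ell_p^n\to(S,|\cdot|)$ extend it with $\|\bar U\|\le K'$.

**Step 3: compute the trace twice.** View $\bar U$ as a map $\mathbb R^n\to S\subset\mathbb R^n$. Its range lies in $S$, so its trace is that of its restriction to $S$: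
$$\operatorname{tr}\bar U=\operatorname{tr}(\bar U|_S)=\rho\dim S\ge\tfrac c2\,n^{1/p+1/2}.$$
On the other hand $\|e_i\|_p=1$, so $\operatorname{tr}\bar U=\sum_{i\le n}\langle\bar Ue_i,e_i\rangle\le\sum_{i\le n}|\bar Ue_i|\le K'n$. Therefore $n^{1/p-1/2}\le2K'/c$ for all $n$, which is false for large $n$ because $p<2$. Hence $p=2$, that is, $X$ has type $r$ for every $r<2$. $\blacksquare$

So a counterexample has to be close to type 2: it must have type $p$ for every $p<2$ and fail at $2$ itself. The space we build is a variant of the dual of the 2-convexified Tsirelson space.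

## 3. Extension through decompositions of quadratic forms

The purpose of this section is to replace the extension problem by a question about vectors in $X$ alone.

Let $E$ be a finite-dimensional space. For $x_i\in E$ we view $\sum_ix_i\otimes x_i$ as the quadratic form $\varphi\mapsto\sum_i\varphi(x_i)^2$ on $E^*$; in coordinates it is the matrix $\sum_ix_ix_i^T$. The order $\le$ is the order of quadratic forms. If $q$ is a quadratic form on $E$, put $\langle q,\sum x_i\otimes x_i\rangle=\sum q(x_i)$. If $q$ has the symmetric matrix $G$, this equals $\operatorname{tr}(G\sum x_ix_i^T)$, so it depends only on the tensor. If all vectors lie in a subspace $F\subset E$, it does not matter whether we compare forms on $F^*$ or on $E^*$, because each functional on $F$ is the restriction of one on $E$.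

For example, in $\mathbb R^2$,
$$e_1\otimes e_1+e_2\otimes e_2=\tfrac12(e_1+e_2)\otimes(e_1+e_2)+\tfrac12(e_1-e_2)\otimes(e_1-e_2).$$
Call $\sum\|x_i\|^2$ the cost of a decomposition. In $\ell_1^2$ the left side costs $1+1=2$, and the right side, with vectors $2^{-1/2}(e_1\pm e_2)$ of norm $\sqrt2$, costs $4$. In $\ell_\infty^2$ the costs are $2$ and $1$. So the same tensor can have cheap and expensive decompositions.

One fact will be used several times:
$$\sum_kz_k\otimes z_k\le\sum_ay_a\otimes y_a\quad\Longrightarrow\quad z_k\in\operatorname{span}\{y_a\}\text{ for all }k.\tag{3.1}$$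
Indeed, if $\varphi$ vanishes on all $y_a$, then $\sum_k\varphi(z_k)^2\le0$, so $\varphi$ vanishes on all $z_k$.

**Definition (property $(D_C)$).** A finite-dimensional normed space $E$ has $(D_C)$ if, whenever $x_1,\dots,x_m\in E$ and $0\le M'\le\sum x_i\otimes x_i$, there are $z_1,\dots,z_n$ with $M'=\sum z_k\otimes z_k$ and $\sum\|z_k\|^2\le C^2\sum\|x_i\|^2$.

A Euclidean space has $(D_1)$: every decomposition of $M'$ costs exactly $\operatorname{tr}M'$, and $\operatorname{tr}M'\le\operatorname{tr}\sum x_ix_i^T=\sum|x_i|^2$.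

**Proposition 1.** If $E$ has $(D_C)$, then every $U:S\to H$, $S\subset E$ a subspace, has an extension $\bar U:E\to H$ with $\|\bar U\|\le C\|U\|$.

*Proof.* The case $U=0$ is trivial, so let $\|U\|=1$ and put $q_U(s)=\|Us\|^2$ on $S$. Let $A$ be the set of positive semidefinite forms $q$ on $E$ with $q|_S\ge q_U$. It is closed and convex, and it contains large multiples of a Euclidean norm squared.

**Step 1: an extension is the same as a form.** We claim it suffices to find $q\in A$ with $q\le C^2\|\cdot\|^2$. Divide $E$ by the kernel of $q$ to get a Hilbert space with norm $q^{1/2}$. Since $\|Us\|^2\le q(s)$, the map $[s]\mapsto Us$ is a well-defined contraction on the image of $S$. Extend it by $0$ on the orthogonal complement of this image; it remains a contraction. Composing with $E\to E/\ker q$ gives $\bar U$ with $\|\bar Ux\|^2\le q(x)\le C^2\|x\|^2$ and $\bar U|_S=U$.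

**Step 2: exchange the order of optimization.** The aim is to be allowed to choose $q$ after seeing the vectors on which it is tested. Let
$$\mathcal K=\Big\{\sum x_i\otimes x_i:\ \sum\|x_i\|^2\le1\Big\}=\operatorname{conv}\{x\otimes x:\|x\|\le1\}.$$
The two descriptions agree. For $x_i\ne0$ write $x_i\otimes x_i=\|x_i\|^2\,\frac{x_i}{\|x_i\|}\otimes\frac{x_i}{\|x_i\|}$ and give the missing mass to $0\otimes0$; conversely absorb $\sqrt{\lambda_i}$ into $x_i$. As the convex hull of a compact set in finite dimension, $\mathcal K$ is compact and convex. By linearity in $M$,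
$$\Phi(q):=\sup_{\|x\|\le1}q(x)=\max_{M\in\mathcal K}\langle q,M\rangle .$$
On positive semidefinite forms $\Phi$ coincides with the norm $\sup_{\|x\|\le1}|q(x)|$, so the sets $\{q\in A:\Phi(q)\le c\}$ are compact, and $\Phi$ attains its minimum on $A$. The pairing $\langle q,M\rangle$ is bilinear and continuous, $A$ and $\mathcal K$ are convex, and $\mathcal K$ is compact. Sion's minimax theorem gives
$$\min_{q\in A}\Phi(q)=\max_{M\in\mathcal K}\ \inf_{q\in A}\langle q,M\rangle .$$
If the right side is at most $C^2$, the minimizer $q$ satisfies $q\le C^2\|\cdot\|^2$ and Step 1 finishes. So fix $M=\sum x_i\otimes x_i$ with $\sum\|x_i\|^2\le1$; we must show $\inf_{q\in A}\langle q,M\rangle\le C^2$.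

**Step 3: bound the infimum by the part of $M$ inside $S$.** Let $E_M=\operatorname{span}\{x_i\}$. As a form on $E_M^*$, $M$ is positive definite, since a functional vanishing on all $x_i$ is zero on $E_M$. Give $E_M$ the inner product dual to $M$. If $(e_a)$ is orthonormal in $E_M$ with dual basis $(e_a^*)$, then $(e_a^*)$ is orthonormal for $M$. For $\varphi=\sum\varphi(e_a)e_a^*$ we then get $M(\varphi)=\sum\varphi(e_a)^2$, that is, $M=\sum_ae_a\otimes e_a$ for every orthonormal basis. (Here $e_a$ are just vectors of $E_M$.)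

Let $S_M=S\cap E_M$, choose $(e_a)$ so that $(e_a)_{a\le d}$ is a basis of $S_M$, let $P:E_M\to S_M$ be the orthogonal projection, and put
$$M'=\sum_{a\le d}e_a\otimes e_a\le M.$$
Write $S=S_M\oplus S'$. Then $S'\cap E_M\subset S'\cap S_M=\{0\}$, so there is $W\supset S'$ with $E=E_M\oplus W$. Fix a Euclidean norm on $W$ and $b$ with $q_U(s')\le b|s'|^2$ on $S'$. For $\epsilon>0$ define
$$q(x+w)=(1+\epsilon)\,q_U(Px)+(1+\epsilon^{-1})\,b\,|w|^2\qquad(x\in E_M,\ w\in W).$$
For $s\in S_M$ and $s'\in S'$ we have $Ps=s$, and therefore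
$$q_U(s+s')=\|Us+Us'\|^2\le(1+\epsilon)q_U(s)+(1+\epsilon^{-1})q_U(s')\le q(s+s').$$
So $q\in A$. Since $Pe_a=e_a$ for $a\le d$ and $Pe_a=0$ otherwise, $\langle q,M\rangle=\sum_aq(e_a)=(1+\epsilon)\sum_{a\le d}q_U(e_a)$. Letting $\epsilon\to0$,
$$\inf_{q\in A}\langle q,M\rangle\le\sum_{a\le d}\|Ue_a\|^2=\langle q_U,M'\rangle.\tag{3.2}$$

**Step 4: use a cheap decomposition of $M'$.** By $(D_C)$, $M'=\sum z_k\otimes z_k$ with $\sum\|z_k\|^2\le C^2\sum\|x_i\|^2\le C^2$. By (3.1), $z_k\in S_M\subset S$. The pairing depends only on the tensor, so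
$$\langle q_U,M'\rangle=\sum_k\|Uz_k\|^2\le\sum_k\|z_k\|^2\le C^2.\qquad\square$$

**Remark (how type 2 enters, and where it is lost).** Up to (3.2) nothing was assumed on $E$. With type 2 a natural way to finish is to average. Let $g_a,g_i$ be independent standard Gaussians. Then
$$\sum_{a\le d}\|Ue_a\|^2=\mathbb E\Big\|U\sum_{a\le d}g_ae_a\Big\|^2\le\mathbb E\Big\|\sum_{a\le d}g_ae_a\Big\|^2\le\mathbb E\Big\|\sum_{a}g_ae_a\Big\|^2=\mathbb E\Big\|\sum_ig_ix_i\Big\|^2\le T_2(E)^2\sum_i\|x_i\|^2.$$
The second inequality is Jensen (average out the $g_a$ with $a>d$). The last equality holds because both vectors are centered Gaussian with covariance $M$. The last inequality follows by writing $g_i$ as $\varepsilon_i|g_i|$ and applying type 2 for fixed $|g_i|$. Without type 2 it is exactly this last inequality that is missing. But the chain asks for more than needed: it bounds a random average of $\|\cdot\|^2$, whereas Step 4 needs only one cheap decomposition of $M'$. So we look for a space in which random averages are expensive but some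 decomposition, always available, is cheap.

## 4. A norm defined by a family of weights

Let $f(k)=16^k$. It is increasing and $f(k)\ge k+1$.

**Definition (the sets $\mathcal T$ and $\mathcal U$).** $\mathcal T$ is the smallest set of finitely supported functions on $\mathbb N$ that contains $0$ and all $e_j=1_{\{j\}}$ and satisfies: if $k\in\mathbb N$, $R\le f(k)$, and $v^1,\dots,v^R\in\mathcal T$ are supported in $[k,\infty)$, then $\frac12\max_rv^r\in\mathcal T$. $\mathcal U$ is the set of finitely supported $u\ge0$ dominated pointwise by an element of $\operatorname{conv}\mathcal T$.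

For example, with $k=1$ and the functions $e_1,\dots,e_{16}$ we get $\frac12 1_{[1,16]}\in\mathcal T$. With $k=17$ we get $\frac12 1_{[17,16^{17}]}\in\mathcal T$. Combining these two with $k=1$, $R=2$ gives $\frac14 1_{[1,16^{17}]}\in\mathcal T$. In general
$$\tfrac12 1_D\in\mathcal T\subset\mathcal U\quad\text{if }D\subset[k,\infty)\text{ and }|D|\le f(k).\tag{4.1}$$
Each extra factor $\frac12$ buys a much longer support.

Elements of $\mathcal T$ take values in $[0,1]$, so $0\le u\le1$ for $u\in\mathcal U$. Clearly $\mathcal U$ is convex and solid ($0\le u'\le u\in\mathcal U$ implies $u'\in\mathcal U$). The key closure property is that $\mathcal U$ admits the same maxima as $\mathcal T$.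

**Lemma 1.** If $u^1,\dots,u^R\in\mathcal U$ are supported in $[k,\infty)$ and $R\le f(k)$, then $\frac12\max_ru^r\in\mathcal U$.

*Proof.* First, $\mathcal T$ is closed under restriction to subsets. This is clear for $0$ and $e_j$, and if $v=\frac12\max_rv^r$ then $v1_D=\frac12\max_r(v^r1_D)$, so structural induction applies. Hence $u^r\le\sum_i\lambda^r_iv^{r,i}$ with convex coefficients and $v^{r,i}\in\mathcal T$ supported in $[k,\infty)$ (restrict both sides to $[k,\infty)$). Since $\sum_i\lambda_i^rv^{r,i}=\sum_{i_1,\dots,i_R}\lambda^1_{i_1}\cdots\lambda^R_{i_R}v^{r,i_r}$ for each $r$, and a maximum of averages is at most the average of the maxima,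
$$\tfrac12\max_ru^r\le\sum_{i_1,\dots,i_R}\lambda^1_{i_1}\cdots\lambda^R_{i_R}\;\tfrac12\max_rv^{r,i_r}\in\operatorname{conv}\mathcal T.\qquad\square$$

**Definition (the space $X$).** For $x\in c_{00}$ put
$$N(x)^2=\inf_{u\in\mathcal U}\sum_j\frac{x_j^2}{u_j}\qquad(0/0=0,\ a/0=\infty\text{ for }a>0),$$
and let $X$ be the completion of $(c_{00},N)$.

So each $u\in\mathcal U$ gives a weighted Euclidean norm, and $N$ picks the best weight for each vector. Two computations give a feeling for it. If $x$ is supported in $D$ with $|D|\le f(\min D)$, then (4.1) gives $|x|\le N(x)\le\sqrt2\,|x|$. And $N(e_1+e_2)=2$: every $v\in\mathcal T$ satisfies $v_1+v_2\le1$ (either $v=e_j$ or $v=0$, or $v\le\frac12$), so $u_1+u_2\le1$ and $1/u_1+1/u_2\ge4$ for $u\in\mathcal U$, with equality for $u=\frac12 1_{\{1,2\}}$.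

**Lemma 2.** $N$ is a norm, $(e_j)$ is a normalized 1-unconditional basis of $X$, and $X$ has cotype 2.

*Proof.* **Step 1: the norm.** If $x$ is supported in $[1,n]$, then $\frac1n1_{[1,n]}=\frac1n\sum_{j\le n}e_j\in\mathcal U$ shows $N(x)<\infty$. Since $u\le1$, $N\ge|\cdot|$, so $N(x)=0$ only for $x=0$. Homogeneity is clear. For the triangle inequality, Cauchy–Schwarz gives for $0<\lambda<1$
$$\frac{(a+b)^2}{\lambda u+(1-\lambda)v}\le\frac{a^2}{\lambda u}+\frac{b^2}{(1-\lambda)v}\qquad(u,v\ge0),$$
also with the conventions for zero denominators. Let $x,y\ne0$ and $u,v\in\mathcal U$ with $\sum x_j^2/u_j=\alpha^2<\infty$, $\sum y_j^2/v_j=\beta^2<\infty$; then $\alpha,\beta>0$. Take $\lambda=\alpha/(\alpha+\beta)$. Since $\lambda u+(1-\lambda)v\in\mathcal U$,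
$$N(x+y)^2\le\frac{\alpha^2}\lambda+\frac{\beta^2}{1-\lambda}=(\alpha+\beta)\alpha+(\alpha+\beta)\beta=(\alpha+\beta)^2 .$$
Taking infima gives $N(x+y)\le N(x)+N(y)$.

**Step 2: the basis.** $N(x)$ depends only on the numbers $|x_j|$ and increases with them, so $(e_j)$ is 1-unconditional. Also $N(e_j)\ge|e_j|=1$, and $u=e_j$ gives $N(e_j)\le1$.

**Step 3: cotype 2.** Let $x_i\in c_{00}$, and let $(\sum_ix_i^2)^{1/2}$ be the pointwise square function. An infimum of a sum is at least the sum of the infima, so
$$N\Big(\Big(\sum_ix_i^2\Big)^{1/2}\Big)^2=\inf_{u\in\mathcal U}\sum_i\sum_j\frac{x_{ij}^2}{u_j}\ge\sum_iN(x_i)^2 .$$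
Now the triangle inequality, Khinchine's inequality in each coordinate, and the monotonicity of $N$ give
$$\mathbb E\,N\Big(\sum_i\varepsilon_ix_i\Big)\ge N\Big(\mathbb E\Big|\sum_i\varepsilon_ix_i\Big|\Big)\ge2^{-1/2}N\Big(\Big(\sum_ix_i^2\Big)^{1/2}\Big)\ge2^{-1/2}\Big(\sum_iN(x_i)^2\Big)^{1/2}.$$
By density the resulting inequality holds in $X$. Since $\mathbb E\|\cdot\|\le(\mathbb E\|\cdot\|^2)^{1/2}$, this is cotype 2. $\square$

## 5. Probability measures that every weight misses: $X$ is not of type 2

By unconditionality, type 2 would force $N(\sum_j\sqrt{\mu_j}e_j)^2\le T_2(X)^2\sum_j\mu_j$. So we look for finitely supported probabilities $\mu$ with $\sum\mu_ju_j$ tiny for all $u\in\mathcal U$. To control this we describe the level sets of the elements of $\mathcal T$.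

**Definition (the families $\mathcal A_h$).** $\mathcal A_0$ consists of the sets with at most one element. For $h\ge1$, $\mathcal A_h$ consists of $\emptyset$ and all nonempty $A=\bigcup_{r\le R}A^r$ with $A^r\in\mathcal A_{h-1}$ and $R\le f(\min A)$.

For instance, the nonempty members of $\mathcal A_1$ are exactly the nonempty sets $A$ with $|A|\le16^{\min A}$. Each $\mathcal A_h$ is hereditary: if $\emptyset\ne A_1\subset A=\bigcup A^r$, then $A_1=\bigcup(A^r\cap A_1)$, the pieces are in $\mathcal A_{h-1}$ by induction, and $R\le f(\min A)\le f(\min A_1)$. Taking $R=1$ shows $\mathcal A_{h-1}\subset\mathcal A_h$.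

**Step 1: level sets of $v\in\mathcal T$.** We show that $A_h(v):=\{j:v_j\ge2^{-h}\}\in\mathcal A_h$ for all $v\in\mathcal T$ and $h\ge0$. For $v=0$ and $v=e_j$ this is clear. Let $v=\frac12\max_{r\le R}v^r$ as in the definition of $\mathcal T$, with the claim known for the $v^r$. Then $v\le\frac12$, so $A_0(v)=\emptyset$. For $h\ge1$, $A_h(v)=\bigcup_{r\le R}A_{h-1}(v^r)$, and if this set is nonempty, its minimum is at least $k$, so $R\le f(k)\le f(\min A_h(v))$.

**Step 2: spread-out measures.** We show that for all $h\ge0$, $\epsilon>0$ and $k$ there is a finitely supported probability $\mu$ on $[k,\infty)$ with $\mu(A)\le\epsilon$ for all $A\in\mathcal A_h$. For $h=0$ take a uniform measure on at least $1/\epsilon$ points. Let $h\ge1$ and assume the claim for $h-1$. Let $L\ge2/\epsilon$ be an integer. Choose inductively probabilities $\mu_1,\dots,\mu_L$ with finite successive supports in $[k,\infty)$, and write $m_i=\max\operatorname{supp}\mu_i$. Let $\mu_1$ be arbitrary, and for $i\ge2$ use the claim for $h-1$ to get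
$$\operatorname{supp}\mu_i\subset(m_{i-1},\infty),\qquad\mu_i(A)\le\frac{\epsilon}{2f(m_{i-1})}\quad(A\in\mathcal A_{h-1}).$$
Put $\mu=\frac1L\sum_i\mu_i$. Let $A\in\mathcal A_h$. By heredity we may assume $A\subset\bigcup\operatorname{supp}\mu_i$, and $A\ne\emptyset$. Let $i_0$ be the first index with $A\cap\operatorname{supp}\mu_{i_0}\ne\emptyset$. Then $\min A\le m_{i_0}$, so $A$ is a union of $R\le f(m_{i_0})$ sets of $\mathcal A_{h-1}$. For $i>i_0$ this gives $\mu_i(A)\le f(m_{i_0})\frac{\epsilon}{2f(m_{i-1})}\le\frac\epsilon2$, because $m_{i-1}\ge m_{i_0}$. For $i<i_0$, $\mu_i(A)=0$. Hence $\mu(A)\le\frac1L+\frac\epsilon2\le\epsilon$.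

**Step 3: type 2 fails.** Let $\delta>0$. Choose $h$ with $2^{-h}\le\delta/2$ and $\mu$ from Step 2 with $\epsilon=\delta/2$. For $v\in\mathcal T$, since $v\le1$ on $A_h(v)$ and $v<2^{-h}$ elsewhere, $\sum\mu_jv_j\le\mu(A_h(v))+2^{-h}\le\delta$. Hence $\sum\mu_ju_j\le\delta$ for all $u\in\mathcal U$. If $\sum\mu_j/u_j<\infty$, Cauchy–Schwarz gives
$$1=\Big(\sum_j\mu_j\Big)^2\le\sum_j\frac{\mu_j}{u_j}\ \sum_j\mu_ju_j\le\delta\sum_j\frac{\mu_j}{u_j}.$$
So $N(\sum_j\sqrt{\mu_j}e_j)^2\ge1/\delta$, and by unconditionality $\mathbb E\,N(\sum_j\varepsilon_j\sqrt{\mu_j}e_j)^2\ge1/\delta$, while $\sum_jN(\sqrt{\mu_j}e_j)^2=1$. As $\delta\to0$, $X$ is not of type 2. $\square$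

**Remark (an expensive decomposition).** These vectors show what to avoid when decomposing tensors in $X$. The tensor $M=\sum_j\mu_je_j\otimes e_j$ costs $1$ as written. With $y_\varepsilon=\sum_j\varepsilon_j\sqrt{\mu_j}e_j$ we also have $M=\mathbb E\,y_\varepsilon\otimes y_\varepsilon$, since $\mathbb E\,\varepsilon_i\varepsilon_j=0$ for $i\ne j$, and this decomposition costs $\mathbb E\,N(y_\varepsilon)^2\ge1/\delta$. So $(D_C)$ cannot be obtained from an arbitrary decomposition; we have to choose.

## 6. Triangular decompositions and the main estimate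

The choice that works is the Cholesky decomposition. Every positive semidefinite $n\times n$ matrix is $M'=ZZ^T$ with $Z$ lower triangular: if $Y$ is the symmetric square root of $M'$ and $Y=OR$ with $O$ orthogonal and $R$ upper triangular, then $M'=Y^TY=R^TR$, so $Z=R^T$ works. The columns $z_k$ of $Z$ satisfy $M'=\sum_kz_k\otimes z_k$, and $z_k$ is supported in $[k,n]$.

**Proposition 2.** Let $x_1,\dots,x_m\in\mathbb R^n=\operatorname{span}(e_1,\dots,e_n)\subset X$ and $0\le M'\le\sum_ix_i\otimes x_i$. Let $M'=\sum_{k=1}^nz_k\otimes z_k$ be a Cholesky decomposition, i.e. $z_k$ is supported in $[k,n]$. Then $\sum_kN(z_k)^2\le99\sum_iN(x_i)^2$.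

*Proof.*

**Step 1: write the $z_k$ in terms of the $x_i$.** Let $Q$ be the $n\times m$ matrix with columns $x_i$, so $ZZ^T\le QQ^T$, that is, $|Z^Ty|\le|Q^Ty|$ for all $y\in\mathbb R^n$. Hence $Q^Ty\mapsto Z^Ty$ is a well-defined contraction on the range of $Q^T$. Extend it by $0$ on the orthogonal complement and transpose: $Z=Q\Theta$ with $\|\Theta\|\le1$ (this is Douglas' lemma). Let $\tau_k=(\tau_{ki})_i\in\mathbb R^m$ be the columns of $\Theta$. Then
$$z_k=\sum_i\tau_{ki}x_i,\qquad|\tau_k|\le1,\qquad\sum_k\langle\xi,\tau_k\rangle^2=|\Theta^T\xi|^2\le|\xi|^2\quad(\xi\in\mathbb R^m).\tag{6.1}$$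

**Step 2: fix almost optimal weights for the $x_i$.** Fix $\epsilon>0$ and choose $u^i\in\mathcal U$ with $\sum_jx_{ij}^2/u^i_j\le(1+\epsilon)N(x_i)^2$ (any $u^i$ if $x_i=0$). Put
$$\beta_j=\sum_i\frac{x_{ij}^2}{u^i_j},\qquad B=\sum_j\beta_j\le(1+\epsilon)\sum_iN(x_i)^2,\qquad\eta^j=(x_{ij})_i\in\mathbb R^m,$$
so that $z_{kj}=\langle\eta^j,\tau_k\rangle$.

Before going on, let us see what easy choices of weights for $z_k$ give. If all $u^i$ are equal to one $u$, then by (6.1)
$$\sum_kN(z_k)^2\le\sum_j\frac1{u_j}\sum_k\langle\eta^j,\tau_k\rangle^2\le\sum_j\frac{|\eta^j|^2}{u_j}=B,$$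
and there is no loss. In general the $u^i$ differ. Since $z_k=\sum_i\tau_{ki}x_i$ with $\sum_i\tau_{ki}^2\le1$, the first weight to try is the average $\sum_i\tau_{ki}^2u^i$, which lies in $\mathcal U$. Cauchy–Schwarz gives
$$z_{kj}^2=\Big(\sum_i\tau_{ki}\sqrt{u^i_j}\,\frac{x_{ij}}{\sqrt{u_j^i}}\Big)^2\le\Big(\sum_i\tau_{ki}^2u_j^i\Big)\beta_j$$
(terms with $u_j^i=0$ have $x_{ij}=0$), hence $N(z_k)^2\le B$ for each $k$. This is where the attempt stops: summing over the $n$ values of $k$ gives only $nB$. Cauchy–Schwarz was applied for each $k$ separately, and the inequality $\sum_k\langle\xi,\tau_k\rangle^2\le|\xi|^2$ was never used. To use it, the vectors $\xi$ and the weights must not depend on $k$.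

The way past this is to round the weights to powers $2^{-s}$. Suppose that the weight of $z_k$ at $j$ is about $2^{-s}$ and that only those $x_i$ with $u^i_j\le2^{-s}$ are present at $j$. Then $k$ enters only through the integer $s$, we can sum over all $s$, and (6.1) applies for each fixed $s$. To produce such weights we replace the average of the $u^i$ by half the maximum of several $u^i$ chosen at random with probabilities proportional to $\tau_{ki}^2$. The maximum reaches $2^{-s}$ as soon as the $i$ with $u^i_j\gtrsim2^{-s}$ have a total $\tau_{ki}^2$-mass not much below the reciprocal of the sample size. On $[k,\infty)$ Lemma 1 permits $f(k)$ samples, and this is why we want $z_k$ supported in $[k,n]$. The sample overlooks those $i$ with larger $u^i_j$ but small total mass. They are treated by larger samples, which are permitted only further to the right.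

**Step 3: notation for the levels.** Let $\sigma_{ij}=s\in\{0,1,\dots\}$ if $2^{-s-1}<u^i_j\le2^{-s}$, and $\sigma_{ij}=\infty$ if $u^i_j=0$ (then $x_{ij}=0$). So $2^{\sigma_{ij}}\le1/u^i_j$ when $\sigma_{ij}<\infty$. For $I\subset\{0,1,\dots\}$ let $\eta^j_I$ be the restriction of $\eta^j$ to those $i$ with $\sigma_{ij}\in I$. For all $s\ge0$,
$$2^s|\eta^j_{[s,\infty)}|^2\le\sum_{i:\,s\le\sigma_{ij}<\infty}2^{\sigma_{ij}}x_{ij}^2\le\beta_j,\tag{6.2}$$
$$\sum_{s\ge0}2^s|\eta^j_{[s,\infty)}|^2=\sum_{i:\,\sigma_{ij}<\infty}x_{ij}^2\sum_{s=0}^{\sigma_{ij}}2^s\le\sum_{i:\,\sigma_{ij}<\infty}2^{\sigma_{ij}+1}x_{ij}^2\le2\beta_j.\tag{6.3}$$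

**Step 4: split $z_k$ according to which sample size sees a level.** Fix $k$ with $\tau_k\ne0$ (if $\tau_k=0$, then $z_k=0$). Put
$$\kappa_0=k,\qquad\kappa_{t+1}=f(\kappa_t),\qquad a_t=f(\kappa_t)^{-1/2}=\kappa_{t+1}^{-1/2}.$$
Thus $f(\kappa_t)$ is the number of samples allowed on $[\kappa_t,\infty)$, and $a_t$ is the mass we ask a set of indices to have in order to be seen. For $j\in[k,n]$ let
$$A_j(s)=\sum_{i:\,\sigma_{ij}\le s}\tau_{ki}^2,\qquad s_t(j)=\min\{s:A_j(s)\ge a_t\}\in\{0,1,\dots\}\cup\{\infty\}\quad(\min\emptyset=\infty).$$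
Since $a_t$ decreases in $t$, $s_0(j)\ge s_1(j)\ge\cdots$. Define vectors $z_k^t$ supported in $[k,n]$ by
$$z^0_{kj}=\langle\eta^j_{[s_0(j),\infty)},\tau_k\rangle,\qquad z^t_{kj}=\langle\eta^j_{[s_t(j),s_{t-1}(j))},\tau_k\rangle\quad(t\ge1),$$
where $[\infty,\infty)=\emptyset$. The sum telescopes: $\sum_{t\le t_*}z_{kj}^t=\langle\eta^j_{[s_{t_*}(j),\infty)},\tau_k\rangle$. Choose $t_*$ with $a_{t_*}\le\min\{\tau_{ki}^2:\tau_{ki}\ne0\}$. If $\tau_{ki}\ne0$ and $\sigma_{ij}=s<\infty$, then $A_j(s)\ge\tau_{ki}^2\ge a_{t_*}$, so $s_{t_*}(j)\le s$. Thus no $i$ with $\tau_{ki}\ne0$ has $\sigma_{ij}<s_{t_*}(j)$; indices with $\sigma_{ij}=\infty$ have $x_{ij}=0$. Hence $\sum_{t\le t_*}z^t_{kj}=\langle\eta^j,\tau_k\rangle=z_{kj}$, and $z^t_k=0$ for $t>t_*$. Since $z_k$ is supported in $[k,n]$, we get $z_k=\sum_{t\ge0}z_k^t$, a finite sum.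

**Step 5: the sampled weights.** We claim that for every $t\ge0$ there is $w^t\in\mathcal U$, supported in $[\kappa_t,\infty)$, with
$$w^t_j\ge2^{-s_t(j)-3}\quad\text{whenever }\kappa_t\le j\le n\text{ and }s_t(j)<\infty.\tag{6.4}$$
Let $R=f(\kappa_t)$ and let $i_1,\dots,i_R$ be independent with $\mathbb P(i_r=i)=\tau_{ki}^2/|\tau_k|^2\ge\tau_{ki}^2$. Put
$$w^t=\mathbb E\,\tfrac12\max_{r\le R}u^{i_r}1_{[\kappa_t,\infty)} .$$
By solidity $u^i1_{[\kappa_t,\infty)}\in\mathcal U$, and by Lemma 1 every value of $\frac12\max_ru^{i_r}1_{[\kappa_t,\infty)}$ lies in $\mathcal U$. So $w^t$ is a finite convex combination of elements of $\mathcal U$. Let $j\ge\kappa_t$ with $s_t(j)<\infty$. A single sample satisfies $\sigma_{i_rj}\le s_t(j)$ with probability at least $A_j(s_t(j))\ge a_t$. Therefore some sample does so with probability at least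
$$1-(1-a_t)^R\ge1-e^{-a_tR}=1-e^{-\sqrt R}\ge\tfrac12,$$
because $a_tR=\sqrt R=4^{\kappa_t}\ge4$. In this event $u^{i_r}_j>2^{-s_t(j)-1}$ for some $r$. Hence $w^t_j\ge\frac12\cdot\frac12\cdot2^{-s_t(j)-1}$, which is (6.4).

**Step 6: the term $t=0$, where orthogonality is used.** Since $\kappa_0=k$, the weight $w^0$ covers the whole of $[k,n]$. Coordinates with $s_0(j)=\infty$ have $z^0_{kj}=0$. So, writing $s_0(k,j)$ for $s_0(j)$ to show the dependence on $k$,
$$N(z^0_k)^2\le\sum_j\frac{(z^0_{kj})^2}{w^0_j}\le8\sum_{j:\,s_0(k,j)<\infty}2^{s_0(k,j)}\langle\eta^j_{[s_0(k,j),\infty)},\tau_k\rangle^2\le8\sum_j\sum_{s\ge0}2^s\langle\eta^j_{[s,\infty)},\tau_k\rangle^2 .$$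
In the last expression $\eta^j_{[s,\infty)}$ does not depend on $k$. Summing over $k$ (terms with $\tau_k=0$ vanish, with $z_k^0=0$) and using (6.1) and then (6.3),
$$\sum_kN(z^0_k)^2\le8\sum_j\sum_{s\ge0}2^s|\eta^j_{[s,\infty)}|^2\le16B.\tag{6.5}$$

**Step 7: the terms $t\ge1$, where small mass is used.** Now $w^t$ covers only $[\kappa_t,\infty)$. On $[k,\kappa_t)$ we use a cheap deterministic weight. Let
$$w=\frac1t\sum_{r=0}^{t-1}\tfrac12 1_{[\kappa_r,\kappa_{r+1})} .$$
Since $|[\kappa_r,\kappa_{r+1})|\le\kappa_{r+1}=f(\kappa_r)$, (4.1) gives $\frac12 1_{[\kappa_r,\kappa_{r+1})}\in\mathcal U$, so $w\in\mathcal U$, and $w=\frac1{2t}$ on $[k,\kappa_t)$. Use $\frac12w^t+\frac12w\in\mathcal U$. At $j\ge\kappa_t$ with $s_t(j)<\infty$ it is at least $2^{-s_t(j)-4}$, and on $[k,\kappa_t)$ it is at least $\frac1{4t}$. Only $j$ with $s_t(j)<s_{t-1}(j)$ contribute, since otherwise $z^t_{kj}=0$; for such $j$, $s_t(j)<\infty$. So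
$$N(z_k^t)^2\le\sum_{j\ge\kappa_t}16\cdot2^{s_t(j)}(z^t_{kj})^2+\sum_{k\le j<\kappa_t}4t\,(z^t_{kj})^2\le(16+4t)\sum_{j:\,s_t(j)<s_{t-1}(j)}2^{s_t(j)}(z^t_{kj})^2 .$$
For such $j$ we claim
$$\sum_{i:\,\sigma_{ij}<s_{t-1}(j)}\tau_{ki}^2<a_{t-1}.$$
If $s_{t-1}(j)<\infty$, then $s_{t-1}(j)\ge1$ and the sum is $A_j(s_{t-1}(j)-1)$, which is less than $a_{t-1}$ by minimality. If $s_{t-1}(j)=\infty$, then $A_j(s)<a_{t-1}$ for all finite $s$, and since there are finitely many $i$, the sum equals $A_j(s)$ for large $s$. By Cauchy–Schwarz and (6.2),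
$$2^{s_t(j)}(z^t_{kj})^2\le2^{s_t(j)}\,|\eta^j_{[s_t(j),\infty)}|^2\,a_{t-1}\le a_{t-1}\beta_j .$$
Summing over $j$, $N(z^t_k)^2\le(16+4t)\,a_{t-1}B$. Here $a_{t-1}=\kappa_t^{-1/2}$ and $\kappa_t=16^{\kappa_{t-1}}$. Since $f(\kappa)\ge\kappa+1$, we have $\kappa_{t-1}\ge k+t-1$. So $\kappa_t^{-1/4}=2^{-\kappa_{t-1}}\le2^{-(k+t-1)}$. Also $\sqrt{16+4t}\le4+\frac t2$, as squaring shows. Therefore
$$N(z^t_k)\le\sqrt{16+4t}\;\kappa_t^{-1/4}B^{1/2}\le\big(4+\tfrac t2\big)2^{-(k+t-1)}B^{1/2},$$
and, with $\sum_{t\ge1}2^{1-t}=2$ and $\sum_{t\ge1}t\,2^{1-t}=4$,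
$$\sum_{t\ge1}N(z^t_k)\le2^{-k}B^{1/2}\sum_{t\ge1}\big(4+\tfrac t2\big)2^{1-t}=10\cdot2^{-k}B^{1/2}.\tag{6.6}$$
In this step no orthogonality in $k$ is used; the sum over $k$ will converge because of the factor $2^{-k}$. This is the second use of triangularity. If we had to treat every $z_k$ as a vector supported in $[1,n]$, starting with $\kappa_0=1$, the same computation would give an error $5B^{1/2}$ for each of the $n$ values of $k$.

**Step 8: add up.** By the triangle inequality and (6.6), $N(z_k)\le N(z_k^0)+10\cdot2^{-k}B^{1/2}$, so $N(z_k)^2\le2N(z_k^0)^2+200\cdot4^{-k}B$. Summing over $k$ with (6.5) and $\sum_{k\ge1}4^{-k}=\frac13$,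
$$\sum_kN(z_k)^2\le\Big(32+\frac{200}3\Big)B\le99\,B\le99(1+\epsilon)\sum_iN(x_i)^2 .$$
The $z_k$ do not depend on $\epsilon$; let $\epsilon\to0$. $\square$

## 7. From finitely supported vectors to $X$: proof of Theorem A

Lemma 2 and Section 5 give everything in Theorem A except the extension statement. We reach it in three steps.

**Step 1: subspaces of $c_{00}$.** Let $E'\subset c_{00}$ be finite-dimensional, say $E'\subset\mathbb R^n$. Let $x_i\in E'$ and $0\le M'\le\sum x_i\otimes x_i$ as forms on $(E')^*$. Regard them as forms on $(\mathbb R^n)^*$ and let $z_k$ be a Cholesky decomposition of $M'$. By (3.1), $z_k\in\operatorname{span}\{x_i\}\subset E'$. By Proposition 2, $\sum N(z_k)^2\le99\sum N(x_i)^2$. So $E'$ has $(D_{\sqrt{99}})$, and by Proposition 1 every operator from a subspace of $E'$ into $H$ extends to $E'$ with norm at most $\sqrt{99}$ times as large.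

**Step 2: finite-dimensional subspaces of $X$.** Let $E\subset X$ be finite-dimensional with basis $b_1,\dots,b_d$, and let $C$ satisfy $\sum|c_i|\le C\|\sum c_ib_i\|$. Given $0<\theta<1$, choose $b_i'\in c_{00}$ with $\|b_i-b_i'\|\le\theta/C$ and let $J$ be linear with $Jb_i=b_i'$. Then $\|Jx-x\|\le\theta\|x\|$ on $E$, so $(1-\theta)\|x\|\le\|Jx\|\le(1+\theta)\|x\|$. Hence for each $\epsilon>0$ there is an isomorphism $J$ from $E$ onto some $E'\subset c_{00}$ with $\|J\|,\|J^{-1}\|\le1+\epsilon$. Take $\epsilon$ so small that $\sqrt{99}(1+\epsilon)^2\le10$. Given $U:S\to H$ with $S\subset E$, extend $UJ^{-1}:J(S)\to H$ to $V:E'\to H$ by Step 1. Then $VJ$ extends $U$ to $E$ and $\|VJ\|\le\sqrt{99}(1+\epsilon)^2\|U\|\le10\|U\|$.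

**Step 3: all of $X$.** Let $S\subset X$ be closed and $U:S\to H$ bounded. For each finite-dimensional $E\subset X$ let $V_E:E\to H$ extend $U|_{S\cap E}$ with $\|V_E\|\le10\|U\|$. The sets $\{E:E\supset E_0\}$ have the finite intersection property, so some ultrafilter $\mathcal F$ on the finite-dimensional subspaces contains all of them. For $x\in X$, $V_Ex$ is defined for all $E\ni x$, and $\|V_Ex\|\le10\|U\|\|x\|$. Bounded sets in $H$ are relatively weakly compact, so
$$\bar Ux=\text{weak-}\lim_{E\to\mathcal F}V_Ex$$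
exists. It is linear, since for given $x,y$ the $V_E$ with $E\ni x,y$ are linear. It extends $U$, since $V_Ex=Ux$ for $x\in S\cap E$. The norm is weakly lower semicontinuous, so $\|\bar U\|\le10\|U\|$. This proves Theorem A, and the answer to the question is negative. $\blacksquare$

## 8. Reflexivity, quotients, and targets of cotype 2

Three further properties of the space $X$ follow.

**Reflexivity.** *$X$ is reflexive and has type $p$ for every $p<2$, and cotype 2.* The type statement is Theorem B applied to $X$, and cotype 2 is Lemma 2. A space with type larger than 1 contains no isomorphic copy of $\ell_1$, and a space of cotype 2 contains no copy of $c_0$, by the examples in Section 1. By James' theorem, a space with an unconditional basis containing neither $\ell_1$ nor $c_0$ is reflexive. Thus M.E.P. does not imply type 2 even for reflexive Banach lattices of cotype 2. By Kwapień's theorem, a space of type 2 and cotype 2 is isomorphic to a Hilbert space. So in the presence of cotype 2 an affirmative answer to the question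 would have forced $X$ to be isomorphic to a Hilbert space.

**Subspaces and quotients.** *Every subspace and every quotient of $X$, hence every subspace of a quotient, has M.E.P. with constant 10.* For subspaces, extend to $X$ and restrict. For a quotient map $\pi:X\to X/Z$, a subspace $S\subset X/Z$ and $U:S\to H$, the operator $U\pi:\pi^{-1}(S)\to H$ has norm at most $\|U\|$, so it extends to $V:X\to H$ with $\|V\|\le10\|U\|$. Since $Z\subset\pi^{-1}(S)$ and $U\pi=0$ on $Z$, $V$ vanishes on $Z$. So $V$ factors through $X/Z$ with the same norm, and the factor extends $U$.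

**Cotype 2 targets.** *Hilbert targets cannot be replaced by cotype 2 targets.* Suppose that all operators from closed subspaces of $X$ into cotype 2 spaces extended to $X$. Each closed subspace $S$ has cotype 2, so the identity $S\to S$ would extend to $X$, and the extension would be a bounded projection onto $S$. Every closed subspace of $X$ would then be complemented, and by Lindenstrauss–Tzafriri (1971) $X$ would be isomorphic to a Hilbert space. But then $X$ would have type 2, contradicting Theorem A.
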